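# Conflict-free colorings of disk systems of bounded depth

## Depth, conflict-free colorings, and the function $f(t)$

Throughout, a disk is a closed disk in the plane, a system of disks is finite, and $\log$ is the natural logarithm.

**Definition (depth).** A system $\mathcal D$ of disks has depth at most $t$ if no point of the plane is covered by more than $t$ disks of $\mathcal D$.

*Example.* One large disk containing $n-1$ pairwise disjoint small disks is a system of $n$ disks of depth at most $2$. So $n$ can be arbitrarily large while the depth stays bounded.

**Definition (conflict-free coloring).** A coloring of the disks of $\mathcal D$ is conflict-free, or CF, if for each point $p$ covered by at least one disk of $\mathcal D$ there is a disk $D_p\in\mathcal D$ containing $p$ whose color differs from the color of every other disk that contains $p$.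

*Example.* In the system above, give the large disk color $1$ and all small disks color $2$. A point of the large disk is in the large disk and in at most one small disk, so color $1$ is unique there. Two colors suffice, whatever $n$ is. Note what is not required: at a point covered by disks of colors $1,2,2,2$, the repetition of $2$ does no harm, because color $1$ occurs exactly once.

**Definition ($f(t)$).** For $t\ge 1$ let $f(t)$ be the least number of colors that suffices for a CF coloring of every system of disks of depth at most $t$ (and $f(t)=\infty$ if there is no such number).

*Example.* Depth at most $1$ means that the disks are pairwise disjoint. Then one color is enough, so $f(1)=1$.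

We use one quoted result, Corollary 3.4 of Even et al.: any system of $n$ disks in the plane has a CF coloring with $O(\log n)$ colors. This bound involves the number of disks. A CF coloring is tested at one point at a time, and a point sees at most $t$ disks, so one may ask whether $n$ can be replaced by $t$. It can be conjectured that $O(\log t)$ colors suffice. So the question is:

*Is there an absolute constant $C$ such that for all $n\ge 1$ and $t\ge 2$, every system of $n$ disks of depth at most $t$ has a CF coloring with at most $C\log t$ colors?*

In other words: is $f(t)\le C\log t$ for all $t\ge2$? The answer is no.

**Theorem 1.** For every $t\ge 1$ there is a system $\mathcal D_t$ of $n=\sum_{i=1}^t (i-1)!$ disks, with no point covered by more than $t$ of them, such that any CF coloring of $\mathcal D_t$ with $M$ colors satisfies $\frac{M(M+1)}2\ge t$. Hence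
$$f(t)\ \ge\ \left\lceil \frac{\sqrt{8t+1}-1}{2}\right\rceil\ >\ \sqrt{2t}-\frac12 .$$

So no bound of the form $o(\sqrt t)$ holds either. Two upper bounds complement this.

**Theorem 2.** $f(t)\le 7t$ for every $t\ge1$. So $f(t)$ is finite, and $\sqrt{2t}-\frac12<f(t)\le 7t$.

**Theorem 3.** Let $\mathcal D$ be a system of depth at most $t$ whose radii all lie in the union of $s$ intervals of the form $[\rho,2\rho)$. Then $O(s\log(2t))$ colors suffice for a CF coloring of $\mathcal D$; for $t\ge2$ this is $O(s\log t)$. In particular, for $t\ge 2$ the bound $O(\log t)$ holds for congruent disks, and for disks of bounded radius ratio.

These notes do not determine the exact order of $f(t)$ between $\sqrt t$ and $t$.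

## Depth two, and a row of congruent disks

**Depth two.** If the depth is at most $2$ and two disks meet, any common point lies in exactly those two disks, so they need different colors. Take three mutually tangent unit disks, with centers at the vertices of an equilateral triangle of side $2$, and the disk of radius $\frac{2}{\sqrt3}-1$ about the center of the triangle, which is tangent to all three. The four interiors are pairwise disjoint, so two of these disks share only their tangency point, and a point in three disks would be the tangency point of three pairs at once. Among any three of the four disks there are two unit disks. Their tangency point is the midpoint of a side. It has distance $\sqrt3>1$ from the third vertex and distance $\frac1{\sqrt3}>\frac2{\sqrt3}-1$ from the center, so it lies in no third disk. The depth is therefore $2$, all four colors must differ, and $f(2)\ge4$. (Theorem 1 gives only $f(2)\ge 2$; its interest is for large $t$.)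

**A row of congruent disks.** Let $n=t$ and take unit disks $E_1,\dots,E_t$ centered at $(j/t,0)$, $j=1,\dots,t$. There are $t$ disks, so the depth is at most $t$. For $1\le a\le b\le t$ put
$$x=\frac{a+b}{2t},\qquad \delta=\frac{b-a+1}{2t}\le\frac12,\qquad y=\sqrt{1-\delta^2}.$$
Then $(x,y)\in E_j$ iff $|x-j/t|\le\delta$. The centers with $a\le j\le b$ have distance at most $\frac{b-a}{2t}<\delta$ from $x$ in the first coordinate, and all others at least $\frac{b-a+2}{2t}>\delta$. So $(x,y)$ is covered exactly by $E_a,\dots,E_b$. Hence in a CF coloring every block of consecutive disks contains a color occurring exactly once.

A sequence with this property and at most $M$ colors has length at most $2^M-1$. This is clear for $M=0$. For $M\ge1$ and a nonempty sequence, some color occurs exactly once in the whole sequence; removing that element leaves two blocks with at most $M-1$ colors each, so by induction the length is at most $2(2^{M-1}-1)+1=2^M-1$. Therefore $f(t)\ge\log_2(t+1)$. A bound $O(\log t)$, if true, would be best possible up to the constant.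

## Radii in few scales, and where localization stops

The natural way to try to prove $f(t)=O(\log t)$ is to cut the plane into cells so that each cell involves only $O(t)$ disks and different cells do not interact, and then to apply Corollary 3.4 in each cell. For comparable radii this works.

**Proof of Theorem 3.** *Step 1: normalize Corollary 3.4.* The corollary gives at most $A_0\log n$ colors for $n\ge2$, and one disk needs one color. With $A=\max(A_0,1/\log2)$, any $n\ge1$ disks have a CF coloring with at most $A\log(2n)$ colors.

*Step 2: separate the scales and cut the plane.* Assign each disk to one of the $s$ intervals that contains its radius, and use disjoint palettes for different intervals. Fix one interval and scale so that it becomes $[1,2)$. Partition the plane into half-open squares $[5a,5a+5)\times[5b,5b+5)$ with $a,b\in\mathbb Z$, group them into $4$ classes by the parities of $a$ and $b$, and use disjoint palettes for the $4$ classes. Assign each disk to the square containing its center.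

*Step 3: squares of one class do not interact.* Two different squares of the same class have indices that differ by at least $2$ in some coordinate. As the squares are half-open, centers in them differ by more than $5$ in that coordinate. Two radii sum to less than $4$, so the corresponding disks are disjoint.

*Step 4: a square receives at most $25t$ disks.* Divide the square into $25$ unit squares. A disk with center in a given unit square has radius at least $1>\frac{\sqrt2}{2}$, so it contains the center of that unit square. That point is in at most $t$ disks.

*Step 5: color.* Color the disks of each square conflict-free with at most $A\log(50t)$ colors from the palette of its class. This uses at most $4sA\log(50t)$ colors in total. Since $\log 25\le 5\log 2$, we have $\log(50t)=\log25+\log(2t)\le6\log(2t)$ for $t\ge1$. Since $\log 50\le 6\log2$, we have $\log(50t)\le7\log t$ for $t\ge2$.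

*Step 6: the coloring is conflict-free.* Let $p$ be covered. Choose an interval and a class having a disk that contains $p$. By Step 3 all disks of that interval and class containing $p$ belong to one square. One of them has a color that is unique at $p$ within that square, and disks of other intervals or classes use other palettes. So this color is used by no other disk containing $p$.

For congruent disks $s=1$. If all radii lie in $[r,\lambda r]$, the intervals $[2^lr,2^{l+1}r)$ with $0\le l\le\log_2\lambda$ cover them, so $s\le\log_2\lambda+1$ is bounded in terms of $\lambda$. $\square$

The argument stops at Step 4 when the radii are not comparable: a cell of the size needed for large disks may contain arbitrarily many small ones. Treating scales separately, as in Step 2, costs a factor $s$, and $s$ is not bounded in terms of $t$, since pairwise disjoint disks of radii $1,2,4,\dots,2^l$ have depth $1$.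

Read in reverse, this says what a counterexample must look like. Let $c>0$ be fixed, and suppose that a system of $n$ disks of depth at most $t$, $t\ge2$, needs at least $c\sqrt t$ colors. If its radii are covered by $s$ intervals $[\rho,2\rho)$, then $c\sqrt t\le 28sA\log t$, so
$$s\ge\frac{c\sqrt t}{28A\log t}.$$
Also $c\sqrt t\le A\log(2n)$, so $n\ge\frac12e^{c\sqrt t/A}$. Such a system must be spread over $\Omega(\sqrt t/\log t)$ dyadic scales and must have $e^{\Omega(\sqrt t)}$ disks. The construction for Theorem 1 uses many scales and superpolynomially many disks, and this cannot be avoided.

## A bound independent of $n$

Before looking for lower bounds we check that $f(t)$ is finite. The purpose of this section is a greedy coloring in which any two intersecting disks get different colors.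

**Proof of Theorem 2.** Order the disks by non-increasing radius. We claim that each disk $D$ meets at most $7t-1$ earlier disks.

*Step 1: replace an earlier disk by a unit disk.* Scale and translate so that $D$ has radius $1$ and center $0$. Let $E$ be an earlier disk meeting $D$, with center $q$ and radius $\rho_E\ge1$, and let $z\in D\cap E$. There is a unit disk $E'\subset E$ with $z\in E'$. If $|z-q|\le1$, center it at $e=q$. Otherwise let $e$ be the point of the segment $qz$ with $|z-e|=1$; then $|e-q|=|z-q|-1\le\rho_E-1$, so the unit disk about $e$ lies in $E$. In both cases $|e|\le|e-z|+|z|\le2$.

*Step 2: seven points stab all these unit disks.* The disk of radius $2$ about $0$ is covered by the unit disks centered at $0$ and $\sqrt3\,e^{\mathrm i\pi k/3}$, $k=0,\dots,5$. Indeed, take a point at distance $\rho\le2$ from $0$. If $\rho\le1$, the center $0$ works. If $1\le\rho\le2$, some outer center makes an angle $\theta$ with it, $|\theta|\le\pi/6$, so $\cos\theta\ge\frac{\sqrt3}2$ and the squared distance is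
$$\rho^2+3-2\sqrt3\,\rho\cos\theta\le\rho^2-3\rho+3=1+(\rho-1)(\rho-2)\le1.$$
Apply this to the point $e$: one of the seven points is within distance $1$ of $e$, so it lies in $E'\subset E$.

*Step 3: count and color.* Each of the seven points lies in at most $t$ disks, and $0$ lies also in $D$, so at most $t-1$ earlier disks contain $0$. Hence at most $6t+(t-1)=7t-1$ earlier disks meet $D$. Coloring greedily in this order with $7t$ colors, we give intersecting disks distinct colors. Then every color present at a covered point is unique there. The lower bound in the statement is Theorem 1. $\square$

## Prefixes of a list that grows by insertion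

We turn to Theorem 1. This section explains the idea; the proof starts in the next one and does not rely on this section.

Suppose that on a vertical line the disks $D_1,\dots,D_i$ meet the height range $[0,1]$ in segments $[0,u_1],\dots,[0,u_i]$ with distinct $u_j\in(0,1)$, and no other disk meets the line. List the disks by decreasing $u_j$. A point just below the $m$-th largest $u_j$ is covered exactly by the first $m$ disks of the list. So a CF coloring must have a color occurring exactly once in every nonempty *prefix* (initial segment) of the list.

One such list is harmless: give the first disk color $1$ and the others color $2$. The gain comes from many lists that share disks. The right upper arc of a single disk descends through all heights between $1$ and $0$. Along this arc the new disk stands, at different values of $x$, in every possible position relative to older disks whose heights there are almost constant. The color of the new disk is the same at all these places. So we imagine a game: the colorer announces the color of a new disk *first*, and then we choose *where* to insert it into the current list. The colorer must keep a color occurring exactly once in every nonempty prefix of the list.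

If our insertions ignore the colors, we may gain little. If we always insert at the bottom, prefixes never change, and two colors suffice. If we always insert at the top, the prefixes that occur are the blocks of consecutive disks in order of arrival. Then the colorer gives the $i$-th disk the color $v$, where $2^v$ is the largest power of $2$ dividing $i$. In any block of consecutive integers the largest value of $v$ occurs only once, because between two consecutive odd multiples of $2^v$ there is a multiple of $2^{v+1}$. So $\lfloor\log_2t\rfloor+1$ colors suffice against this play. We must react to the colors.

Here is the start of a reactive play, with lists written from top to bottom.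

* The first disk has color $a$, and the list is $(a)$.
* The second cannot have color $a$: inserted anywhere, it would give the list $(a,a)$. Say it has color $b$. We insert it second: $(a,b)$.
* The third cannot have color $a$, since insertion at the top would create the prefix $(a,a)$. If it has color $b$, we insert it at the top: $(b,a,b)$.
* The fourth cannot have color $b$ (top insertion gives the prefix $(b,b)$), nor color $a$ (top insertion gives $(a,b,a,b)$, with no color occurring once). So a third color is forced.

Two features are visible. The *threat* of a top insertion restricts the colors that can be announced. The *actual* insertion uses the restriction to make one color "older". The proof makes both precise. Since $\mathcal D_t$ is fixed before it is colored, it has to contain all possible courses of the game, which are the branches of a tree.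

## The tree of disks $\mathcal D_t$

**Index sequences.** For $1\le i\le t+1$ let $\Sigma_i$ be the set of sequences $\sigma=(k_1,\dots,k_{i-1})$ with $k_j\in\{1,\dots,j\}$. So $|\Sigma_i|=(i-1)!$, and $\Sigma_1$ consists of the empty sequence $\emptyset$. For $\sigma\in\Sigma_i$ with $i\le t$ and $k\in\{1,\dots,i\}$, the extension of $\sigma$ by $k$ is $\sigma k\in\Sigma_{i+1}$. A sequence counts as a prefix of itself. Two sequences are *comparable* if one is a prefix of the other. For example, $(1,2)$ and $(1,2,1)$ are comparable, while $(1,1)$ and $(1,2,3)$ are not; their longest common prefix is $(1)$.

For every $\sigma\in\Sigma_i$ with $i\le t$ we shall define one disk $D_\sigma$, said to be of *level* $i$. The entry $k_j$ will record the position at which the level-$j$ disk is inserted.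

**Radii.** Levels must shrink fast enough for a level-$(i+1)$ disk to fit above a short piece of a level-$i$ arc. Put $R_t=3$. For $i=t-1,\dots,1$ choose $R_i\ge2$ so large that
$$3^{-i}\,\frac{R_i-1}{\sqrt{2R_i-1}}>2R_{i+1}.\tag{1}$$
This is possible because the left side tends to infinity with $R_i$.

**Windows and bands.** With each $\sigma=(k_1,\dots,k_{i-1})\in\Sigma_i$, $1\le i\le t+1$, we associate a closed interval $J_\sigma\subset\mathbb R$ (the window) and intervals $B_1,\dots,B_{i-1}$ (the bands). Write $D_j=D_{(k_1,\dots,k_{j-1})}$ for $j<i$; these are the disks of the proper prefixes of $\sigma$. We want:

* (a) If $i\le t$, then $|J_\sigma|>2R_i$.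
* (b) $B_1,\dots,B_{i-1}\subset(0,1)$ are pairwise disjoint closed intervals of positive length, and each of the $i$ components of $(0,1)\setminus\bigcup_jB_j$ has length at least $3^{-(i-1)}$.
* (c) For every $x\in J_\sigma$ and $j<i$ there is $u_j(x)\in B_j$ with $D_j\cap(\{x\}\times[0,1])=\{x\}\times[0,u_j(x)]$.

So above the window the upper boundary of each older disk stays inside its own band. For the empty sequence let $J_\emptyset$ be any closed interval of length greater than $2R_1$. There are no bands; (b) holds because the only component is $(0,1)$, and (c) is empty.

**Recursive step, first part: the disk.** Let $\sigma\in\Sigma_i$, $i\le t$, with $J_\sigma$ and $B_1,\dots,B_{i-1}$ given. Write $R=R_i$ and let $\xi$ be the midpoint of $J_\sigma$. Let $D_\sigma$ be the disk of radius $R$ with center $(\xi,1-R)$. Its highest point is $(\xi,1)$. By (a), its projection $[\xi-R,\xi+R]$ to the $x$-axis lies in the interior of $J_\sigma$.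

**Recursive step, second part: the arc.** We look at the piece of the right upper arc between heights $1$ and $0$. Let $w=\sqrt{2R-1}$. Then $w\le R$ because $R^2-w^2=(R-1)^2\ge0$. Put
$$u(x)=1-R+\sqrt{R^2-(x-\xi)^2},\qquad x\in[\xi,\xi+w].$$
This function is continuous and strictly decreasing, with $u(\xi)=1$ and $u(\xi+w)=1-R+(R-1)=0$. The lower boundary of $D_\sigma$ above such an $x$ has height at most $1-R<0$. Hence
$$D_\sigma\cap(\{x\}\times[0,1])=\{x\}\times[0,u(x)]\qquad\text{for }x\in[\xi,\xi+w].$$
On this range $0\le x-\xi\le w$ and $\sqrt{R^2-(x-\xi)^2}\ge R-1$, so
$$|u'(x)|=\frac{x-\xi}{\sqrt{R^2-(x-\xi)^2}}\le\frac{\sqrt{2R-1}}{R-1}.$$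

**Recursive step, third part: the new windows.** Let $G_1,\dots,G_i$ be the components of $(0,1)\setminus\bigcup_{j<i}B_j$, listed from top to bottom. For $k=1,\dots,i$ let $B^{(k)}$ be the closed middle third of $G_k$, and put
$$J_{\sigma k}=u^{-1}(B^{(k)})\subset[\xi,\xi+w].$$
For $\sigma k$ use the bands $B_1,\dots,B_{i-1}$ and $B_i:=B^{(k)}$. We check the requirements for $\sigma k$, with $i+1$ in place of $i$.

Since $u$ is continuous and strictly decreasing from $1$ to $0$, the set $J_{\sigma k}$ is a closed interval. Since $|B^{(k)}|\ge3^{-i}$, the bound on $|u'|$ gives $|J_{\sigma k}|\ge3^{-i}(R-1)/\sqrt{2R-1}$. If $i<t$, this exceeds $2R_{i+1}$ by (1), which is (a). For (b), the new band lies in the open gap $G_k$, so it is disjoint from the older ones. It cuts $G_k$ into two pieces of length $|G_k|/3\ge3^{-i}$, and the other gaps are unchanged. For (c) with $j<i$, note that $J_{\sigma k}\subset[\xi,\xi+w]\subset[\xi,\xi+R]\subset J_\sigma$, so (c) is inherited from $\sigma$. For $j=i$ take $u_i(x)=u(x)$, which lies in $B^{(k)}$ for $x\in J_{\sigma k}$.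

Finally, $J_{\sigma1},\dots,J_{\sigma i}$ are pairwise disjoint because the $B^{(k)}$ are, and all lie in $J_\sigma$. For $i=t$ the windows $J_{\sigma k}$ are defined in the same way; they contain no further disks.

Let $\mathcal D_t=\{D_\sigma:\sigma\in\Sigma_1\cup\dots\cup\Sigma_t\}$. Different indices give different disks: within a level this follows from the disjoint projections shown in the depth argument below, and across levels the radii strictly decrease, since (1) gives $2R_{i+1}<(R_i-1)/\sqrt{2R_i-1}<R_i$. Hence $|\mathcal D_t|=\sum_{i=1}^t(i-1)!$.

*Example: $t=2$.* We need $R_2=3$ and $\frac13(R_1-1)/\sqrt{2R_1-1}>6$. The choice $R_1=650$ works, as $649^2=421201>420876=18^2\cdot1299$. Place $\xi=0$ for the root. The only gap is $(0,1)$ and the band is $B_1=[\frac13,\frac23]$. From $u(x)=h$ we get $x^2=(1-h)(2R_1-1+h)$, so $J_{(1)}\approx[20.81,\,29.43]$, of length about $8.6>6$. The disk $D_{(1)}$ of radius $3$ is centered at about $(25.12,-2)$. The gaps are now $(\frac23,1)$ and $(0,\frac13)$, with middle thirds $[\frac79,\frac89]$ and $[\frac19,\frac29]$. Above $J_{(1,1)}$ the disk $D_{(1)}$ reaches higher than $D_\emptyset$; above $J_{(1,2)}$ it reaches less high.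

**Depth at most $t$.** Windows are nested: if $\sigma$ is a prefix of $\tau$, then $J_\tau\subset J_\sigma$. Suppose $\sigma,\tau$ are incomparable, and let $\rho$ be their longest common prefix. Then $\rho k$ and $\rho l$, for some $k\ne l$, are prefixes of $\sigma$ and $\tau$ respectively. The projections of $D_\sigma$ and $D_\tau$ lie in $J_\sigma\subset J_{\rho k}$ and $J_\tau\subset J_{\rho l}$, which are disjoint, so $D_\sigma\cap D_\tau=\emptyset$. Hence the disks containing a given point have pairwise comparable indices. There is at most one of them per level, so there are at most $t$.

## Every prefix is seen by a point

For $\sigma k\in\Sigma_{i+1}$ with $1\le i\le t$, let $L_{\sigma k}$ be the list of the $i$ disks $D_1,\dots,D_{i-1},D_i=D_\sigma$, ordered by their bands (those attached to $\sigma k$) from top to bottom. Let $L_\emptyset$ be the empty list. The bands $B_1,\dots,B_{i-1}$ are the same for $\sigma$ and $\sigma k$, and the new band lies in the $k$-th gap from the top, which has exactly $k-1$ bands above it. Therefore: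

$$L_{\sigma k}\text{ arises from }L_\sigma\text{ by inserting }D_\sigma\text{ so that exactly }k-1\text{ elements precede it.}\tag{2}$$

The disk $D_\sigma$ does not depend on $k$. This is the geometric form of "color first, position second".

*Example.* For $t=2$: $L_{(1)}=(D_\emptyset)$, $L_{(1,1)}=(D_{(1)},D_\emptyset)$, $L_{(1,2)}=(D_\emptyset,D_{(1)})$.

**Lemma 1.** For each nonempty prefix $P$ of $L_{\sigma k}$ there is a point of the plane covered by exactly the disks in $P$.

**Proof.** *Step 1: find a vertical line avoiding all other disks.* Let $x$ be the left endpoint of $J_{\sigma k}$, and let $\tau$ be the index of a disk, $\tau$ not a prefix of $\sigma$. We show that $D_\tau$ does not meet the vertical line through $x$. If $\tau$ is comparable to $\sigma k$, then $\sigma k$ is a prefix of $\tau$ (possibly equal), since the only prefixes of $\sigma k$ are $\sigma k$ and the prefixes of $\sigma$. In that case the projection of $D_\tau$ lies in the interior of $J_\tau$, hence in the interior of $J_{\sigma k}$, which does not contain the endpoint $x$. If $\tau$ and $\sigma k$ are incomparable, then, as in the depth argument, $J_\tau$ and $J_{\sigma k}$ lie in two disjoint windows. So $x\notin J_\tau$, and the projection of $D_\tau$ does not contain $x$.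

*Step 2: choose the height.* Only $D_1,\dots,D_i$ can meet this line. Let $P$ have $m$ elements, and choose $y\in(0,1)$ in the component of $(0,1)\setminus\bigcup_{j\le i}B_j$ directly below the $m$-th band from the top. By (c), $(x,y)\in D_j$ iff $y\le u_j(x)$. As $u_j(x)\in B_j$ and $y$ is in no band, this holds iff $B_j$ lies above $y$, that is, iff $D_j\in P$. $\square$

## Essential colors and the threat of a top insertion

From now on fix a CF coloring of $\mathcal D_t$ with $M$ colors. By Lemma 1:

$$\text{In every nonempty prefix of every }L_{\sigma k},\text{ some color occurs exactly once.}\tag{3}$$

**Definition (essential).** A color $c$ is essential in a list $L$ if $L$ has a prefix in which $c$ occurs exactly once and no other color occurs exactly once.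

*Example.* In $(a,b)$ the color $a$ is essential, by the prefix $(a)$, and $b$ is not: in the only prefix containing it, $a$ also occurs exactly once. In $(b,a,b)$ both colors are essential: $b$ by the prefix $(b)$, and $a$ by the whole list.

**Lemma 2.** For $\sigma\in\Sigma_i$ with $i\le t$, the color $c$ of $D_\sigma$ is not essential in $L_\sigma$.

**Proof.** Suppose a prefix $P$ of $L_\sigma$ shows that $c$ is essential. By (2) with $k=1$, the list $L_{\sigma1}$ begins with $D_\sigma$ followed by $P$. In this prefix $c$ occurs twice, and every other color occurs as often as in $P$, hence not exactly once. This contradicts (3). $\square$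

## A branch along which the colors climb

Lemma 2 says that whenever an already used color $c$ comes back, each prefix in which $c$ occurs exactly once contains another color occurring exactly once. We exploit this by keeping a chain of prefixes such that each color occurs exactly once in precisely one of them. Think of the $m$ prefixes as $m$ rows, the shortest prefix being the highest row, and of each color as a token in the row where it occurs exactly once. When $c$ comes back, we insert its disk so that its token moves up exactly one row. By Lemma 2 another token stays in the row it leaves, so no row becomes empty. The total height thus grows by $1$ with each disk, and $N$ tokens filling all rows have bounded total height.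

**Lemma 3.** There are $k_1,\dots,k_t$ with $k_j\in\{1,\dots,j\}$ such that, with $\sigma_i=(k_1,\dots,k_{i-1})$, for each $i=1,\dots,t$ the list $L^{(i)}:=L_{\sigma_{i+1}}$ (of $i$ disks) has nonempty prefixes $Q_1\subsetneq\dots\subsetneq Q_m$, $m=m(i)\ge1$, with the following properties:

* (I) For every color $c$ occurring in $L^{(i)}$ there is an index $r(c)\in\{1,\dots,m\}$ such that $c$ occurs exactly once in $Q_{r(c)}$, does not occur in $Q_s$ for $s<r(c)$, and occurs at least twice in $Q_s$ for $s>r(c)$.
* (II) Every $r\in\{1,\dots,m\}$ equals $r(c)$ for some occurring color $c$.
* (III) With $h(c):=m+1-r(c)\in\{1,\dots,m\}$, the sum of $h(c)$ over all occurring colors equals $i$.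

**Proof.** Induction on $i$.

**Start.** For $i=1$ take $k_1=1$. Then $L^{(1)}=(D_\emptyset)$. With $m=1$ and $Q_1=L^{(1)}$, the only color has $r=1$ and $h=1$, and (I)–(III) hold.

**Set-up of the induction step.** Let $1\le i<t$ and suppose $k_1,\dots,k_i$ are chosen. Let $D=D_{\sigma_{i+1}}$, which exists since $\sigma_{i+1}\in\Sigma_{i+1}$ and $i+1\le t$, and let $c$ be its color. By Lemma 2, $c$ is not essential in $L_{\sigma_{i+1}}=L^{(i)}$. By (2), we may choose $k_{i+1}$ so that $D$ is inserted into $L^{(i)}$ at any position we like, and the result is $L^{(i+1)}$.

**Observation.** If $c$ occurs in $L^{(i)}$ and $r=r(c)$, then some color $c'\ne c$ has $r(c')=r$. Indeed, $c$ occurs exactly once in the prefix $Q_r$ and is not essential, so another color $c'$ occurs exactly once in $Q_r$. By (I), $c'$ occurs exactly once only in $Q_{r(c')}$ among the chosen prefixes, so $r(c')=r$.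

**Case A: $c$ does not occur in $L^{(i)}$.** The new token enters the lowest row. Insert $D$ immediately after the last element of $Q_m$. Put $Q_s'=Q_s$ for $s<m$ and $Q_m'=Q_m\cup\{D\}$. These are prefixes of the new list and still strictly increasing. The color $c$ occurs once in $Q_m'$ and in no earlier $Q'_s$, so $r(c)=m$ and $h(c)=1$. For other colors nothing changes. So (I) and (II) hold, and the sum in (III) increases by $1$.

**Case B: $c$ occurs and $r=r(c)\ge2$.** The token moves up one row. Insert $D$ immediately after the last element of $Q_{r-1}$. Put $Q_s'=Q_s$ for $s<r-1$ and $Q_s'=Q_s\cup\{D\}$ for $s\ge r-1$. These are prefixes of the new list and still strictly increasing. By (I), the color $c$ occurs $0$ times in $Q_s'$ for $s<r-1$, once in $Q_{r-1}'$, twice in $Q_r'$, and at least three times in later ones. So (I) holds for $c$ with $r(c)$ lowered to $r-1$; $m$ is unchanged, and $h(c)$ increases by $1$. Other colors are unaffected. By the Observation, index $r$ is still attained, and the other indices are attained as before. So (I) and (II) hold, and the sum in (III) increases by $1$.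

**Case C: $c$ occurs and $r(c)=1$.** The token is in the highest row, and we open a new row above it. Insert $D$ at the top. Take the $m+1$ prefixes $Q_0'=\{D\}$ and $Q_s'=\{D\}\cup Q_s$ for $1\le s\le m$. They are strictly increasing because $Q_1$ is nonempty. Reindex them by $1,\dots,m+1$. The color $c$ occurs once in $Q_0'$, twice in $Q_1'$, and at least three times in later ones. So (I) holds for $c$ with new index $1$, and its $h$-value goes from $m$ to $m+1$. Every other color does not occur in $Q_0'$ and occurs in $Q_s'$ as often as in $Q_s$. So (I) persists for it, both its $r$ and $m$ increase by $1$, and its $h$ is unchanged. The first index is attained by $c$, the index of $Q_1'$ is still attained by the Observation, and the others are attained as before. So (II) holds, and the sum in (III) increases by $1$.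

In all cases (I)–(III) hold for $i+1$. $\square$

*Example: a run with three colors.* We list one possible course, with the chain of prefixes and the heights. At each step the announced color is not essential in the current list, as Lemma 2 demands.

1. Color $a$. List $(a)$, $Q_1=(a)$; $h(a)=1$.
2. Color $b$, Case A. List $(a,b)$, $Q_1=(a,b)$; $h(a)=h(b)=1$.
3. Color $b$, Case C. List $(b,a,b)$, with $Q_1=(b)$, $Q_2=(b,a,b)$; $h(b)=2$, $h(a)=1$. Both colors are essential, so the next color is new.
4. Color $c$, Case A. List $(b,a,b,c)$, with $Q_1=(b)$ and $Q_2$ the whole list; $h(b)=2$, $h(a)=h(c)=1$. Here $b$ is essential by $(b)$ and $a$ by $(b,a,b)$.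
5. Color $c$, Case B. List $(b,c,a,b,c)$, with $Q_1=(b,c)$ and $Q_2$ the whole list; $h(b)=h(c)=2$, $h(a)=1$. Here $b$ is essential by $(b)$ and $a$ by the whole list, but $c$ is not essential.
6. Color $c$, Case C. List $(c,b,c,a,b,c)$, with $Q_1=(c)$, $Q_2=(c,b,c)$ and $Q_3$ the whole list; $h(c)=3$, $h(b)=2$, $h(a)=1$.

Now each of the three prefixes has a single color occurring exactly once, so all three colors are essential, and a seventh disk needs a fourth color. The total height is $6=\frac{3\cdot4}2$, the largest value that three colors allow.

## Counting heights: the lower bound $\frac{M(M+1)}2\ge t$

**Proof of Theorem 1.** The system $\mathcal D_t$ has the stated number of disks and depth at most $t$. It remains to bound $M$. Apply Lemma 3 with $i=t$, and let $N\le M$ be the number of colors occurring in $L^{(t)}$. By (II) we can choose $m$ colors whose $h$-values are $1,2,\dots,m$. So $m\le N$, and the remaining $N-m$ colors have $h\le m$. By (III),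
$$t\le\frac{m(m+1)}2+(N-m)m\le\frac{m(m+1)}2+\sum_{a=m+1}^{N}a=\frac{N(N+1)}2\le\frac{M(M+1)}2 .$$
The inequality $M^2+M-2t\ge0$ with $M\ge 0$ means $M\ge\frac{\sqrt{8t+1}-1}2$, and $M$ is an integer. Thus
$$f(t)\ge\left\lceil\frac{\sqrt{8t+1}-1}2\right\rceil\ge\frac{\sqrt{8t+1}-1}{2}>\frac{\sqrt{8t}-1}2=\sqrt{2t}-\frac12.\qquad\square$$

**The question as posed.** Suppose an absolute constant $C$ as in the question existed. Applied to $\mathcal D_t$ it would give $C\log t\ge\sqrt{2t}-\frac12$ for all $t\ge2$. This is false for large $t$, since $\sqrt t/\log t\to\infty$. So the statement is disproved. In the same way no bound $f(t)=o(\sqrt t)$ holds.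

## Open disks and balls in $\mathbb R^d$

**Open disks.** Theorem 1 holds for open disks as well. Replace every disk of $\mathcal D_t$ by its interior; the depth does not increase. In Lemma 1, the line through $x$ meets the boundary of $D_j$, $j\le i$, only at height $u_j(x)\in B_j$ and at a negative height. The point $(x,y)$ has $y>0$ and $y$ in no band, so it lies on none of these boundaries and is covered by the same disks as before. The other disks do not meet the line at all. Everything after Lemma 1 uses only (2) and (3).

**Balls.** The lower bound of Theorem 1 holds for balls in $\mathbb R^d$ for every $d\ge2$. Place the plane in $\mathbb R^d$ and replace each disk of $\mathcal D_t$ by the ball with the same center and radius. The depth argument uses only projections to the $x$-axis, and these are the same intervals. Each ball meets the plane containing the centers exactly in the original disk, so the points found in Lemma 1 are covered by exactly the balls of the given prefix. Hence (3) holds for every CF coloring of the balls, and the combinatorial argument applies unchanged.
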